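\title{Equality of the Kolmogorov widths $d_{2n-1}$ and $d_{2n}$ for periodic variation-diminishing convolution classes}

\begin{abstract}
We consider classes of $2\pi$-periodic functions $k*h$, $\|h\|_p\le1$, whose kernel $k$ does not increase the number of cyclic sign changes, and the analogous classes $a+G*h$, $h\perp1$, which include the periodic Sobolev classes. We prove that for all $1\le q\le p\le\infty$ and $n\ge1$ the Kolmogorov widths $d_{2n-1}$ and $d_{2n}$ of these classes in $L^q$ coincide, as was conjectured. The common value is the norm of the convolution operator from $L^p$ to $L^q$ on functions with $g(x+\pi/n)=-g(x)$. The upper bound comes from duality and a supermodularity argument that reduces an interpolation inequality to such antiperiodic functions. The lower bound comes from Borsuk's theorem, a nonlinear power iteration, and a comparison theorem for the Euler--Lagrange system that is proved by counting zeros.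
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Widths and convolution classes}

All functions are real-valued and $2\pi$-periodic; we regard them as functions on the circle $\mathbb T=\mathbb R/2\pi\mathbb Z$. We write $\|\cdot\|_p$ for the norm of $L^p[0,2\pi]$, $p'$ for the exponent with $1/p+1/p'=1$, and
\[
(k*h)(x)=\int_0^{2\pi}k(x-y)h(y)\,dy,\qquad \langle u,v\rangle=\int_0^{2\pi}u(x)v(x)\,dx .
\]
We write $u\perp X$ if $\langle u,v\rangle=0$ for all $v\in X$, and $u\perp1$ if $u$ has mean zero.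

For a subset $A$ of a normed space $Y$, the \emph{Kolmogorov $m$-width} is
\[
d_m(A;Y)=\inf_{X}\ \sup_{f\in A}\ \inf_{x\in X}\|f-x\|_Y ,
\]
where $X$ runs over the linear subspaces of $Y$ of dimension at most $m$. It is the worst-case error of approximating $A$ from the best $m$-dimensional subspace, and a subspace that attains the infimum is called \emph{optimal}. The sequence $d_m$ is nonincreasing, and $d_m=d_{m+1}$ means that one more dimension, however it is chosen, does not improve the approximation of $A$.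

The sets $A$ in this paper are images of balls under convolution operators that do not create oscillation. For a real vector $c=(c_1,\dots,c_m)$ let $S^-(c)$ be the number of sign changes in $c$ after zeros are discarded. For a periodic function $f$ let
\[
S_c(f)=\sup S^-\bigl(f(y_1),\dots,f(y_m),f(y_1)\bigr),
\]
the supremum being taken over all $m$ and all $0\le y_1<\dots<y_m<2\pi$. This is the number of sign changes counted once around the circle, so it is an even number or $\infty$. For $f\in L^1$, $S_c(f)$ is the smallest value of this quantity over all functions equal to $f$ almost everywhere.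

\begin{definition}\label{def:kernels}
A continuous kernel $k$ is \emph{CVD} (cyclic variation diminishing) if $S_c(k*h)\le S_c(h)$ for all $h\in L^1$. It is \emph{NCVD} (nondegenerate CVD) if, in addition, for every $m\ge1$ and all $0\le y_1<\dots<y_{2m}<2\pi$ the functions $k(\cdot-y_1),\dots,k(\cdot-y_{2m})$ are linearly independent.

An integrable kernel $G$ has \emph{Property B} if
\begin{itemize}
\item[(i)] $S_c(b+G*h)\le S_c(h)$ for every constant $b$ and every $h\in L^1$ with $h\perp1$;
\item[(ii)] for every $m\ge1$ and all $0\le y_1<\dots<y_{2m}<2\pi$ the space $\{b+\sum_{i=1}^{2m}b_iG(\cdot-y_i):\ b\in\mathbb R,\ \sum_{i=1}^{2m} b_i=0\}$ has dimension $2m$.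
\end{itemize}
The associated classes are
\[
\mathcal K_p(k)=\{k*h:\ \|h\|_p\le1\},\qquad
\mathcal B_p(G)=\{a+G*h:\ a\in\mathbb R,\ \|h\|_p\le1,\ h\perp1\}.
\]
\end{definition}

We drop the kernel from the notation when it is fixed. We normalize Fourier coefficients by $\hat u(m)=\int_0^{2\pi}u(y)e^{-imy}\,dy$, so that convolution with $k$ multiplies $e^{imx}$ by $\hat k(m)$.

\begin{example}[Sobolev classes]\label{ex:sobolev}
Let $r\ge1$ and let $G_r$ be the kernel with $\hat G_r(0)=0$ and $\hat G_r(m)=(im)^{-r}$ for $m\ne0$; thus $G_1(x)=(\pi-x)/(2\pi)$ on $(0,2\pi)$. For $h\perp1$, the functions $b+G_r*h$ are the periodic solutions of $f^{(r)}=h$, so $\mathcal B_p(G_r)$ is the class $\|f^{(r)}\|_p\le1$. Condition (i) is Rolle's theorem: if an absolutely continuous $f$ alternates in sign at $y_1<\dots<y_{2l}<y_1+2\pi$, then the integrals of $f'$ over the $2l$ arcs between consecutive points alternate in sign, so $S_c(f')\ge 2l$; apply this $r$ times. For (ii), if $b+\sum b_iG_r(\cdot-y_i)=0$, then $\sum_i b_ie^{-ily_i}=0$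 for $l=1,\dots,2m$; this is a Vandermonde system in the distinct nonzero numbers $e^{-iy_i}$, so all $b_i$ vanish, and then $b=0$. The space in (ii) therefore has dimension $1+(2m-1)$.
\end{example}

\begin{example}[heat kernel]\label{ex:heat}
For $t>0$ let
\[
w_t(x)=\frac1{2\pi}\sum_{m\in\mathbb Z}e^{-tm^2}e^{imx}=\frac1{\sqrt{4\pi t}}\sum_{l\in\mathbb Z}e^{-(x+2\pi l)^2/(4t)} .
\]
It is even and positive, $\int_0^{2\pi} w_t=1$, $\hat w_t(m)=e^{-tm^2}$ and $w_s*w_t=w_{s+t}$. Lemma~\ref{lem:heat} shows that $w_t$ is CVD, and its translates are independent by the Vandermonde argument of Example~\ref{ex:sobolev}. So $w_t$ is NCVD.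
\end{example}

\subsection{The question and the result}

For $p=q=2$ the classes are ellipsoids with semiaxes $|\hat k(m)|$. Each frequency $m\ge1$ contributes two equal semiaxes, along $\cos mx$ and $\sin mx$, and the variation-diminishing property forces the semiaxes to be ordered by frequency. A subspace of dimension $2n-1$ can remove the frequencies $0,\dots,n-1$; one more dimension cannot remove both $\cos nx$ and $\sin nx$. Hence $d_{2n-1}=d_{2n}$ (Section~\ref{sec:hilbert}). For other exponents there are no semiaxes, but the two features behind this computation persist: the classes are translation invariant, so an extremal function comes with all its translates, and sign changes on the circle come in pairs. This suggests the following question, which was posed in print as a conjecture.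

\medskip
\noindent\textbf{Problem.} \emph{Let $k$ be NCVD and let $G$ have Property B. Is it true that for all $1\le q\le p\le\infty$ and all $n\ge1$}
\[
d_{2n-1}(\mathcal K_p;L^q)=d_{2n}(\mathcal K_p;L^q)\quad\text{\emph{and}}\quad d_{2n-1}(\mathcal B_p;L^q)=d_{2n}(\mathcal B_p;L^q)\,?
\]

Let $\sigma_n(x)=\operatorname{sgn}(\sin nx)$. Both equalities are known for $p=q\in\{1,2,\infty\}$. It is also known that, for every $p\in[1,\infty]$, each of $d_{2n}(\mathcal K_p;L^1)$ and $d_{2n-1}(\mathcal K_p;L^1)$ equals $\|k*\sigma_n\|_{p'}$, and each of $d_{2n}(\mathcal B_p;L^1)$ and $d_{2n-1}(\mathcal B_p;L^1)$ equals $\|G*\sigma_n\|_{p'}$. These results are not used below.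

We answer the question affirmatively and identify the common value. With $n$ fixed, call $g$ \emph{antiperiodic} if $g(x+\pi/n)=-g(x)$. Such a $g$ has mean zero, and $\cos nx$, $\sin nx$ and $\sigma_n$ are examples. For a kernel $k$ put
\[
\lambda_n(k;p,q)=\sup\{\|k*g\|_q:\ \|g\|_p\le1,\ g\text{ antiperiodic}\}.
\]

\begin{theorem}\label{thm:main}
Let $k$ be NCVD, let $G$ have Property B, let $1\le q\le p\le\infty$ and $n\ge1$.
\begin{itemize}
\item[(1)] $d_{2n-1}(\mathcal K_p;L^q)=d_{2n}(\mathcal K_p;L^q)=\lambda_n(k;p,q)$ and $d_{2n-1}(\mathcal B_p;L^q)=d_{2n}(\mathcal B_p;L^q)=\lambda_n(G;p,q)$.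
\item[(2)] $\lambda_n(k;\infty,q)=\|k*\sigma_n\|_q$ and $\lambda_n(k;p,1)=\|k*\sigma_n\|_{p'}$; the same holds with $G$ in place of $k$.
\item[(3)] For $\mathcal K_p$, the subspace
\[
X=\Bigl\{\sum_{j=0}^{2n-1}b_j\,k\bigl(\cdot-\tfrac{j\pi}{n}\bigr):\ \sum_{j=0}^{2n-1}(-1)^jb_j=0\Bigr\},
\]
of dimension $2n-1$, is optimal for both $d_{2n-1}$ and $d_{2n}$, simultaneously for all $1\le q\le p\le\infty$.
\end{itemize}
\end{theorem}

Since $d_{2n}\le d_{2n-1}$, part (1) amounts to $d_{2n-1}\le\lambda_n$ and $d_{2n}\ge\lambda_n$. Section~\ref{sec:tools} collects the tools. Section~\ref{sec:hand} proves both inequalities by hand in two cases; the second one, $f'=g$, contains the skeleton of the general proof. Section~\ref{sec:smoothing} reduces part (1) to analytic kernels and $1<q<p<\infty$. Section~\ref{sec:upper} proves the upper bound, Sections~\ref{sec:comparison} and~\ref{sec:lower} prove the lower bound, and Section~\ref{sec:end} completes the proof of all three parts.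

\section{Notation and tools}\label{sec:tools}

Fix $n\ge1$. Put $x_j=j\pi/n$ and $I_j=(x_j,x_{j+1})$ with indices modulo $2n$, and $\sigma=\sigma_n$, so that $\sigma=(-1)^j$ on $I_j$ and $\sigma^2=1$ a.e. Let
\[
(Ru)(x)=u(-x),\qquad k^T=Rk,\qquad (Su)(x)=-u(x+\pi/n).
\]
Then $\langle k*g,\varphi\rangle=\langle g,k^T*\varphi\rangle$ and $k^T*u=R(k*Ru)$. The operator $S$ is an isometry of every $L^s$, commutes with convolutions, satisfies $S^{2n}=\mathrm{id}$ and $\langle Su,Sv\rangle=\langle u,v\rangle$, and its fixed points are the antiperiodic functions. Reflection preserves $S_c$ and the condition $h\perp 1$, and $k^T(\cdot-y)=R[k(\cdot+y)]$; hence \emph{$k^T$ is NCVD if $k$ is, and $G^T$ has Property B if $G$ has.}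

\subsection{Signed powers}\label{sec:powers}

For $s>0$ let $u^{\langle s\rangle}=|u|^s\operatorname{sgn}u$. The map $u\mapsto u^{\langle s\rangle}$ on $\mathbb R$ is odd, continuous and strictly increasing, its inverse is $u\mapsto u^{\langle 1/s\rangle}$, and $(cu)^{\langle s\rangle}=c^su^{\langle s\rangle}$ for $c>0$. In particular $u-v$ and $u^{\langle s\rangle}-v^{\langle s\rangle}$ have the same sign. Let $1<p<\infty$, so that $(p-1)(p'-1)=1$. For $g\in L^p$,
\[
\|g^{\langle p-1\rangle}\|_{p'}=\|g\|_p^{p-1},\qquad \langle g^{\langle p-1\rangle},g\rangle=\|g\|_p^p,\qquad \frac{d}{dt}\Big|_{t=0}\frac1p\|g+t\eta\|_p^p=\langle g^{\langle p-1\rangle},\eta\rangle\quad(\eta\in L^p).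
\]
If $\|g\|_p=1$, equality in H\"older's inequality $\langle v,g\rangle\le\|v\|_{p'}$ holds exactly when $v=\|v\|_{p'}\,g^{\langle p-1\rangle}$. Equality in Young's inequality $\langle F,f\rangle\le\frac1{q'}\|F\|_{q'}^{q'}+\frac1q\|f\|_q^q$, $1<q<\infty$, holds exactly when $F=f^{\langle q-1\rangle}$.

\subsection{Sign changes and zeros}

For real-analytic $f\not\equiv0$ on $\mathbb T$ let $Z(f)$ be the number of zeros counted with multiplicity; it is finite. Note that $S_c(v)$ depends only on $\operatorname{sgn}v$.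

\begin{lemma}\label{lem:zeros}
\begin{itemize}
\item[(Z1)] Let $v\in L^1$. If $\mathbb T$ contains $2l$ disjoint arcs, numbered in cyclic order, such that $(-1)^iv>0$ on a subset of positive measure of the $i$-th arc, then $S_c(v)\ge2l$. If $\mathbb T$ is cut into $N$ arcs on each of which $v\ge0$ a.e.\ or $v\le0$ a.e., then $S_c(v)\le N$.
\item[(Z2)] For continuous $f$, $S_c(f)$ is given by the pointwise definition, and $S_c(f)\le\liminf S_c(f_i)$ if continuous $f_i$ tend to $f$ uniformly.
\item[(Z3)] For analytic $f\not\equiv0$, $S_c(f)\le Z(f)$, and equality holds only if all zeros of $f$ are simple.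
\item[(Z4)] If $f_i$ and $f\not\equiv0$ are analytic and $f_i\to f$ uniformly together with all derivatives, then $Z(f_i)\le Z(f)$ for large $i$.
\item[(Z5)] If $f\not\equiv0$ is continuous and antiperiodic, then $S_c(f)\ge2n$. If moreover $f$ is analytic and $S_c(f)\le2n$, then there is $\alpha$ with $\operatorname{sgn}f=\sigma(\cdot-\alpha)$ a.e.
\end{itemize}
\end{lemma}

\begin{proof}
(Z1) In the first case every version of $v$ has a point of sign $(-1)^i$ in the $i$-th arc. In the second case take the version that has the stated sign everywhere on each open arc and vanishes at the $N$ cut points; each sign change in a cyclic sequence of values straddles a cut point, and different changes straddle different cut points.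

(Z2) If $f$ alternates at $2l$ points, it alternates on small arcs around them, so (Z1) applies; and $f_i$ alternates at the same points for large $i$.

(Z3) $S_c(f)$ is the number of zeros of odd multiplicity.

(Z4) Around a zero of $f$ of order $\nu$ take a closed arc on which $f^{(\nu)}\ne0$. For large $i$, $f_i^{(\nu)}\neq0$ there, and by Rolle's theorem $f_i$ has at most $\nu$ zeros in the arc, counted with multiplicity. Off these arcs $|f|$ is bounded below, so $f_i\ne0$ for large $i$.

(Z5) If $f(y)\ne0$, then $f$ alternates at the points $y+x_j$. In the analytic case the set of zeros of odd multiplicity has exactly $2n$ points and is invariant under translation by $\pi/n$, whose orbits have $2n$ points. So it is one orbit $\{\alpha+x_j\}$, and $\operatorname{sgn}f=\pm\sigma(\cdot-\alpha)$ off a finite set. Replacing $\alpha$ by $\alpha+\pi/n$ reverses the sign.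
\end{proof}

\begin{lemma}\label{lem:fourier}
If $k$ is NCVD, then $|\hat k(0)|\ge|\hat k(1)|\ge|\hat k(2)|\ge\cdots$ and $\hat k(m)\ne0$ for all $m\in\mathbb Z$. If $G$ has Property B, then $|\hat G(1)|\ge|\hat G(2)|\ge\cdots$ and $\hat G(m)\ne0$ for all $m\neq0$.
\end{lemma}

\begin{proof}
Let $M>m\ge0$. By (Z4) and (Z3), $h_0=\cos mx+\eta\cos Mx$ has $S_c(h_0)\le2m$ for a small $\eta>0$. Put $h_{j+1}=k*h_j$; then $S_c(h_j)\le2m$ for all $j$. Writing $\hat k(l)=|\hat k(l)|e^{i\phi_l}$, we have
\[
h_j=|\hat k(m)|^j\cos(mx+j\phi_m)+\eta|\hat k(M)|^j\cos(Mx+j\phi_M).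
\]
If $|\hat k(M)|>|\hat k(m)|$, then for large $j$ the second amplitude exceeds the first, and $h_j$ alternates at the $2M>2m$ extremum points of $\cos(Mx+j\phi_M)$, a contradiction. For $G$ and $m\ge1$ all $h_j$ have mean zero, so (i) applies with $b=0$ and gives the same conclusion.

Since the kernels are real, $|\hat k(-m)|=|\hat k(m)|$. Suppose $\hat k(m_0)=0$ with $m_0\ge0$. By monotonicity $\hat k(m)=0$ for $|m|\ge m_0$, so all translates of $k$ lie in one finite-dimensional space of trigonometric polynomials, which contradicts nondegeneracy. If $\hat G(m_0)=0$ with $m_0\ge1$, then $G$ is a trigonometric polynomial of degree at most $m_0-1$, and the space in (ii) with $m=m_0$ has dimension at most $2m_0-1$.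
\end{proof}

\subsection{Two duality formulas}

If $X\subset L^q$ is finite-dimensional and $1\le q<\infty$, the Hahn--Banach theorem gives
\begin{equation}\label{eq:dist}
\operatorname{dist}_q(f,X):=\min_{x\in X}\|f-x\|_q=\max\{\langle f,\varphi\rangle:\ \varphi\perp X,\ \|\varphi\|_{q'}\le1\}.
\end{equation}

\begin{lemma}\label{lem:duality}
$\lambda_n(k;p,q)=\lambda_n(k^T;q',p')$ if $k$ is continuous and $p,q\in[1,\infty]$, and also if $k\in L^1$ and $q\le p$.
\end{lemma}

\begin{proof}
The average $\Pi=\frac1{2n}\sum_{i=0}^{2n-1}S^i$ satisfies $\langle\Pi u,v\rangle=\langle u,\Pi v\rangle$, has norm at most $1$ on every $L^s$, and projects onto the antiperiodic functions. If $g$ is antiperiodic, so is $k*g$, and $\langle k*g,\varphi\rangle=\langle k*g,\Pi\varphi\rangle$. Hence in $\|k*g\|_q=\sup_{\|\varphi\|_{q'}\le1}\langle k*g,\varphi\rangle$ it suffices to take antiperiodic $\varphi$, and $\lambda_n(k;p,q)$ is the supremum of $\langle k*g,\varphi\rangle=\langle g,k^T*\varphi\rangle$ over antiperiodic $g,\varphi$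 with $\|g\|_p\le1$, $\|\varphi\|_{q'}\le1$. The same description applies to $\lambda_n(k^T;q',p')$ with the roles of $g$ and $\varphi$ exchanged.
\end{proof}

\subsection{Step functions and Borsuk's theorem}\label{sec:borsuk}

Borsuk's theorem states that every odd continuous map from the sphere $\mathbb S^m\subset\mathbb R^{m+1}$ to $\mathbb R^m$ has a zero. To use it for $d_{2n}$ we need a sphere of functions with at most $2n$ sign changes. Let
\[
\Sigma_K=\Bigl\{\xi\in\mathbb R^{2n+1}:\ \sum_i|\xi_i|=2\pi\Bigr\},\qquad \Sigma_B=\Bigl\{\xi\in\Sigma_K:\ \sum_i\xi_i=0\Bigr\}.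
\]
These are spheres of a norm in spaces of dimension $2n+1$ and $2n$, so radial projection is an odd homeomorphism onto $\mathbb S^{2n}$ and $\mathbb S^{2n-1}$. For $\xi\in\Sigma_K$ let $t_0=0$, $t_i=\sum_{l\le i}|\xi_l|$, and $g_\xi=\operatorname{sgn}\xi_i$ on $(t_{i-1},t_i)$. Then $|g_\xi|=1$ a.e., $g_{-\xi}=-g_\xi$ and $\int g_\xi=\sum\xi_i$. By (Z1), $S_c(g_\xi)\le2n+1$, and $S_c$ is even, so
\begin{equation}\label{eq:stepsigns}
S_c(g_\xi)\le2n .
\end{equation}
This is the point where the parity of $S_c$ enters: $2n+1$ parameters produce only $2n$ sign changes. The map $\xi\mapsto g_\xi$ is continuous into $L^p$ for $p<\infty$. Indeed, for $\xi'$ near $\xi$ the nonzero coordinates of $\xi$ keep their signs, so $g_\xi=g_{\xi'}$ on $(t_{i-1},t_i)\cap(t'_{i-1},t'_i)$ whenever $\xi_i\ne0$, and the rest of the circle has measure tending to $0$.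

For the classes $\mathcal B_p$ we also need to fix the free constant. For $s>0$ and $\varphi\in C(\mathbb T)$, the function $a\mapsto\int(\varphi+a)^{\langle s\rangle}$ is continuous and strictly increasing, at most $0$ at $a=-\|\varphi\|_\infty$ and at least $0$ at $a=\|\varphi\|_\infty$. Let $a_s(\varphi)$ be its unique zero. Then $|a_s(\varphi)|\le\|\varphi\|_\infty$ and $a_s(-\varphi)=-a_s(\varphi)$. The map $a_s$ is continuous on $C(\mathbb T)$: if $\varphi_i\to\varphi$ uniformly, every limit point of the bounded sequence $a_s(\varphi_i)$ is a zero of the function that defines $a_s(\varphi)$.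

\begin{lemma}\label{lem:borsuk}
Let $1<q<\infty$, $A\subset L^q$, and let $\xi\mapsto f_\xi$ be an odd continuous map from $\Sigma$ to $C(\mathbb T)$ with $f_\xi\in A\setminus\{0\}$. Assume that either $\Sigma=\Sigma_K$, or $\Sigma=\Sigma_B$, $A$ contains all constants and $f_\xi^{\langle q-1\rangle}\perp1$ for all $\xi$. Then $d_{2n}(A;L^q)\ge\min_{\xi\in\Sigma}\|f_\xi\|_q$.
\end{lemma}

\begin{proof}
Let $\dim X\le2n$ and $F_\xi=f_\xi^{\langle q-1\rangle}$, which is odd and continuous in $\xi$ with values in $C(\mathbb T)$. If $\Sigma=\Sigma_K$, let $\varphi_1,\dots,\varphi_{2n}$ span $X$; by Borsuk's theorem the map $\xi\mapsto(\langle F_\xi,\varphi_i\rangle)_{1\le i\le2n}$ has a zero. Let $\Sigma=\Sigma_B$. If $1\notin X$, then $\operatorname{dist}_q(a,X)=|a|\operatorname{dist}_q(1,X)$ is unbounded on $A$ and $X$ does not contribute to the width. Otherwise let $1,\varphi_2,\dots,\varphi_{2n}$ span $X$; the map $\xi\mapsto(\langle F_\xi,\varphi_i\rangle)_{2\le i\le 2n}$ into $\mathbb R^{2n-1}$ has a zero, and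 $F_\xi\perp1$ by assumption. In both cases $F_\xi\perp X$ for some $\xi$, and \eqref{eq:dist} gives $\operatorname{dist}_q(f_\xi,X)\ge\langle F_\xi,f_\xi\rangle/\|F_\xi\|_{q'}=\|f_\xi\|_q$.
\end{proof}

\section{Two cases by hand}\label{sec:hand}

\subsection{The case $p=q=2$}\label{sec:hilbert}

Let $T_m$ be the $(2m+1)$-dimensional space of trigonometric polynomials of degree at most $m$, and let $k$ be NCVD. By Parseval's identity and Lemma~\ref{lem:fourier}, the distance from $k*h$ to $T_{n-1}$ in $L^2$ is at most $\max_{|m|\ge n}|\hat k(m)|\,\|h\|_2=|\hat k(n)|\,\|h\|_2$, so $d_{2n-1}\le|\hat k(n)|$. Conversely, if $\dim X\le2n$, there is $t\in T_n$ with $t\perp X$ and $\|t\|_2=|\hat k(n)|$. We can write $t=k*h$ with $h\in T_n$ and $\|h\|_2\le\|t\|_2/\min_{|m|\le n}|\hat k(m)|=1$, so $t\in\mathcal K_2$ and $d_{2n}\ge|\hat k(n)|$. Finally, an antiperiodic $g$ satisfies $\hat g(m)(1+e^{im\pi/n})=0$, so its frequencies are odd multiples of $n$, and $\lambda_n(k;2,2)=|\hat k(n)|$. For $G$ the argument is the same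 with the frequency $0$ carried by the free constant $a$: write $t=a+G*h$ with $h\in T_n$, $h\perp1$.

\begin{remark}\label{rem:cvd}
The variation-diminishing hypothesis cannot be dropped. The kernel $k=w_t-\frac1{2\pi}$ has independent translates (Vandermonde argument), $\hat k(0)=0$ and $\hat k(m)=e^{-tm^2}$ for $m\neq0$. The disc of radius $e^{-t}$ in $\operatorname{span}\{\cos x,\sin x\}$ lies in $\mathcal K_2(k)$, so $d_1\ge e^{-t}$, while the subspace $\operatorname{span}\{\cos x,\sin x\}$ gives $d_2\le e^{-4t}$.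
\end{remark}

\subsection{The case $f'=g$}\label{sec:model}

Let $G=G_1$ from Example~\ref{ex:sobolev}. Then $\mathcal B_p$ consists of the absolutely continuous $f$ with $\|f'\|_p\le1$, $G^T=-G$, and $\lambda_n(G;p,q)$ is the best constant in $\|f\|_q\le\lambda\|f'\|_p$ for antiperiodic $f$.

\medskip\noindent\emph{An interpolation inequality.} Let $1\le q\le p\le\infty$, $f'\in L^p$, and suppose $f(x_j)=(-1)^j\beta$ for all $j$. We claim that
\begin{equation}\label{eq:modelineq}
\|f\|_q\le\lambda_n(G;p,q)\,\|f'\|_p .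
\end{equation}
Since $f(x_{j+1})=-f(x_j)$, the restriction of $f$ to $\overline{I_j}$ extends to an absolutely continuous antiperiodic function $f_j$. Let $a_j$ and $b_j$ be the norms of $f$ in $L^q(I_j)$ and of $f'$ in $L^p(I_j)$. The inequality for $f_j$ reads $(2n)^{1/q}a_j\le\lambda_n(2n)^{1/p}b_j$. With $|\cdot|_s$ the $\ell^s$ norm on $\mathbb R^{2n}$,
\[
\|f\|_q=|a|_q\le\lambda_n\,(2n)^{1/p-1/q}|b|_q\le\lambda_n|b|_p=\lambda_n\|f'\|_p ,
\]
where the last inequality is H\"older's and uses $q\le p$. For $q>p$, \eqref{eq:modelineq} is false: take an antiperiodic $f$ with $\|f\|_q/\|f'\|_p$ close to $\lambda_n$, translate it so that $f(0)=0$, and replace it by $0$ outside $I_0$. All values at the $x_j$ are $0$, and the ratio is multiplied by $(2n)^{1/p-1/q}>1$.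

\medskip\noindent\emph{Upper bound, $q\le p$, $q<\infty$.} Let $X$ be the $(2n-1)$-dimensional space of functions equal to a constant $c_j$ on $I_j$ with $\sum_j(-1)^jc_j=0$. A function $\varphi\in L^{q'}$ is orthogonal to $X$ exactly when $\int_{I_j}\varphi=(-1)^j2\beta$ for some $\beta$. Then the function $v$ with $v'=-\varphi$, $v(0)=\beta$ is periodic and $v(x_j)=(-1)^j\beta$. For $f\in\mathcal B_p$ and $\|\varphi\|_{q'}\le1$, integration by parts, \eqref{eq:modelineq} for the exponents $p'\le q'$, and Lemma~\ref{lem:duality} give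
\[
\langle f,\varphi\rangle=\langle f',v\rangle\le\|v\|_{p'}\le\lambda_n(G;q',p')=\lambda_n(G;p,q).
\]
By \eqref{eq:dist}, $d_{2n-1}\le\lambda_n$.

\medskip\noindent\emph{Lower bound, $p=\infty$, $1<q<\infty$.} Let $f_1=G*\sigma$, the triangular wave with slope $(-1)^j$ on $I_j$ and amplitude $M=\pi/(2n)$; $|f_1(x)|$ is the distance from $x$ to the set of midpoints of the arcs $I_j$. An antiperiodic $f$ with $|f'|\le1$ has a zero and can be translated so that it vanishes at these midpoints; then $|f|\le|f_1|$. So $\lambda_n(G;\infty,q)=\|f_1\|_q$. For $\xi\in\Sigma_B$ let $f_\xi=G*g_\xi+a_{q-1}(G*g_\xi)$. This family satisfies the hypotheses of Lemma~\ref{lem:borsuk} with $A=\mathcal B_\infty$ (continuity holds because $\|G*u\|_\infty\le\frac12\|u\|_1$), so it suffices to show $\|f_\xi\|_q\ge\|f_1\|_q$. By \eqref{eq:stepsigns} the circle splits into at most $2n$ arcs on each of which $f_\xi$ is linear with slope $\pm1$, and on such an arc the set $\{|f_\xi|<t\}$ has measure at most $2t$. Hence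
\[
|\{|f_\xi|<t\}|\le4nt=|\{|f_1|<t\}|\qquad(0<t\le M),
\]
and the formula $\|f\|_q^q=\int_0^\infty qt^{q-1}|\{|f|\ge t\}|\,dt$ gives $\|f_\xi\|_q\ge\|f_1\|_q$. Altogether, for $|f'|\le1$ and $1<q<\infty$,
\[
d_{2n-1}=d_{2n}=\|f_1\|_q=\frac{\pi}{2n}\Bigl(\frac{2\pi}{q+1}\Bigr)^{1/q}.
\]

Two steps used the locality of $f'=g$. The proof of \eqref{eq:modelineq} cut $f$ at the points $x_j$, which is impossible when $f=k*g$ with a nonlocal kernel; in Section~\ref{sec:upper} lattice operations on a dual variable replace the cutting. The lower bound used that $f_\xi$ crosses the band $|f|<M$ at most $2n$ times and at least as steeply as $f_1$. In general the slope comparison holds only for solutions of an Euler--Lagrange system (Section~\ref{sec:comparison}), and an iteration is needed to move the step functions toward such solutions (Section~\ref{sec:lower}).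

\section{Reduction to analytic kernels and $1<q<p<\infty$}\label{sec:smoothing}

The hypotheses bound sign changes, but the proof needs to exclude tangencies, that is, to bound zeros with multiplicity. Composition with the heat kernel turns the first kind of bound into the second. For $v\in L^1$, the Fourier coefficients of $w_t*v$ decay like $e^{-tm^2}$, so $w_t*v$ is real-analytic.

\begin{lemma}\label{lem:heat}
If $v\in L^1$, $t>0$ and $w_t*v\not\equiv0$, then $Z(w_t*v)\le S_c(v)$.
\end{lemma}

\begin{proof}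
\emph{Step 1: $S_c(w_t*v)\le S_c(v)$.} We approximate $w_t*$ by products of first-order resolvents, for which Rolle's argument works. Let $a\ne0$ be real. The equation $u+au'=v$ is equivalent to $(e^{x/a}u)'=a^{-1}e^{x/a}v$, and since $e^{2\pi/a}\neq1$ it has exactly one periodic absolutely continuous solution $u=L_av$, with $\hat u(m)=(1+iam)^{-1}\hat v(m)$. If $u$ alternates at $y_1<\dots<y_{2l}<y_1+2\pi$, then $e^{x/a}u$ alternates at $y_1,\dots,y_{2l},y_1+2\pi$, so the integrals of $e^{x/a}v$ over the $2l$ intervals between these points alternate in sign. By (Z1), $S_c(v)\ge2l$. Thus $S_c(L_av)\le S_c(v)$. Let $v_j=(L_aL_{-a})^jv$ with $a^2=t/j$; then $S_c(v_j)\le S_c(v)$ and $\hat v_j(m)=(1+tm^2/j)^{-j}\hat v(m)$. Therefore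
\[
\|v_j-w_t*v\|_\infty\le\frac{\|v\|_1}{2\pi}\sum_{m}\bigl|(1+tm^2/j)^{-j}-e^{-tm^2}\bigr|\longrightarrow0
\]
by dominated convergence, because $(1+x/j)^{-j}\le(1+x)^{-1}$ for $x\ge0$. Now use (Z2).

\emph{Step 2: multiplicities.} The idea is that a zero of order $\nu$ at time $t$ comes from $\nu$ sign changes at slightly earlier times. The function $u(x,\tau)=(w_\tau*v)(x)$ is smooth for $\tau>0$ and $\partial_\tau u=\partial_x^2u$. Let $z$ be a zero of $u(\cdot,t)$ of order $\nu$. Taylor's formula of total degree $\nu$ at $(z,t)$, with $\partial_\tau^j=\partial_x^{2j}$, gives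
\[
u(z+y,t-s)=\sum_{i+j\le\nu}\partial_x^{i+2j}u(z,t)\,\frac{y^i(-s)^j}{i!\,j!}+O\bigl((|y|+s)^{\nu+1}\bigr).
\]
Put $y=\sqrt s\,\zeta$ with $|\zeta|\le\rho$ and $s\le1$. The terms with $i+2j<\nu$ vanish; the terms with $i+2j>\nu$ and the remainder are $O(s^{(\nu+1)/2})$. So, uniformly for $|\zeta|\le\rho$,
\[
u(z+\sqrt s\,\zeta,t-s)=s^{\nu/2}\,\partial_x^\nu u(z,t)\,Q_\nu(\zeta)+O(s^{(\nu+1)/2}),\qquad Q_\nu(\zeta)=\sum_{i+2j=\nu}\frac{(-1)^j\zeta^i}{i!\,j!}.
\]
For example $Q_2(\zeta)=\zeta^2/2-1$. In general $Q_\nu(\zeta)$ is the coefficient of $r^\nu$ in $e^{\zeta r-r^2}$, that is, $H_\nu(\zeta/2)/\nu!$ with the Hermite polynomial $H_\nu$, which has $\nu$ simple real zeros. Choose $\nu+1$ values of $\zeta$ at which $Q_\nu$ alternates; for small $s$, $u(\cdot,t-s)$ alternates at the corresponding $\nu+1$ points, which tend to $z$ as $s\to0$. Collecting these points over all zeros $z$, we get $S_c(u(\cdot,t-s))\ge Z(u(\cdot,t))$ for small $s$, and Step 1 for $w_{t-s}$ finishes the proof.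
\end{proof}

We treat the two classes together. In \emph{case K}, $H$ imposes no condition and $\mathcal C=\{0\}$. In \emph{case B}, $H$ is the condition of total integral zero and $\mathcal C=\mathbb R$. For a kernel $k$ the class is $\{a+k*h:\ a\in\mathcal C,\ h\in H,\ \|h\|_p\le1\}$, and $d_m(k;p,q)$ denotes its width in $L^q$, $m\ge1$. A \emph{smoothed kernel} is $k=w_\epsilon*k_0$ with $\epsilon>0$, where $k_0$ is NCVD in case K and has Property B in case B. Since $w_\epsilon$ is even, $k^T=w_\epsilon*k_0^T$ is again a smoothed kernel of the same case; \emph{every statement proved for smoothed kernels therefore holds for $k^T$ as well.}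

\begin{lemma}\label{lem:red1}
Let $k_0$ be continuous and $p,q\in[1,\infty]$, or $k_0\in L^1$ and $q\le p$. Let $k_\epsilon=w_\epsilon*k_0$. Then $\sup_{\|h\|_p\le1}\|(k_0-k_\epsilon)*h\|_q\to0$ as $\epsilon\to0$, and consequently $d_m(k_\epsilon;p,q)\to d_m(k_0;p,q)$ and $\lambda_n(k_\epsilon;p,q)\to\lambda_n(k_0;p,q)$.
\end{lemma}

\begin{proof}
For continuous $u$, $\|u*h\|_q\le2\pi\|u*h\|_\infty\le2\pi\|u\|_\infty\|h\|_1\le(2\pi)^2\|u\|_\infty\|h\|_p$. For $u\in L^1$ and $q\le p$, $\|u*h\|_q\le2\pi\|u*h\|_p\le2\pi\|u\|_1\|h\|_p$. Since $(w_\epsilon)$ is an approximate identity, $k_\epsilon\to k_0$ uniformly in the first case and in $L^1$ in the second. If $\eta$ denotes the supremum in the statement, the distances of $a+k_0*h$ and $a+k_\epsilon*h$ to any subspace differ by at most $\eta$, hence so do the widths and the numbers $\lambda_n$.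
\end{proof}

\begin{lemma}\label{lem:red2}
For a continuous kernel $k$ and $m\ge1$, the functions $d_m(k;p,q)$ and $\lambda_n(k;p,q)$ are continuous in $(1/p,1/q)\in[0,1]^2$.
\end{lemma}

\begin{proof}
Let $A_\tau(r,s)$ be the norm of $w_\tau*$ from $L^r$ to $L^s$. For $s\le r$ it is at most $(2\pi)^{1/s-1/r}$. For $s>r$, Young's convolution inequality bounds it by $\|w_\tau\|_\rho$ with $1/\rho=1+1/s-1/r$, and $\|w_\tau\|_\rho\to\|w_\tau\|_1=1$ as $\rho\to1$. So for fixed $\tau$, $\limsup A_\tau(r,s)\le1$ as $1/r-1/s\to0$. Let $\eta_\tau=(2\pi)^2\|k-w_{2\tau}*k\|_\infty$, which tends to $0$ with $\tau$. We claim that for any two pairs of exponents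
\begin{equation}\label{eq:red2}
d_m(k;p_2,q_2)\le A_\tau(p_2,p_1)\,A_\tau(q_1,q_2)\,d_m(k;p_1,q_1)+\eta_\tau .
\end{equation}
Let $X\subset L^{q_1}$, $\dim X\le m$, approximate the class for $p_1$ in $L^{q_1}$ with error less than $d$. Let $a\in\mathcal C$, $h\in H$, $\|h\|_{p_2}\le1$. Then $h_\tau=w_\tau*h\in H$ and $\|h_\tau\|_{p_1}\le A_\tau(p_2,p_1)$, so by homogeneity there is $x\in X$ with $\|a+k*h_\tau-x\|_{q_1}\le A_\tau(p_2,p_1)d$. Applying $w_\tau*$, which fixes constants, we get $\|a+w_{2\tau}*k*h-w_\tau*x\|_{q_2}\le A_\tau(q_1,q_2)A_\tau(p_2,p_1)d$. Also $\|k*h-w_{2\tau}*k*h\|_{q_2}\le\eta_\tau$ by the first bound in the proof of Lemma~\ref{lem:red1}. As $\dim(w_\tau*X)\le m$, \eqref{eq:red2} follows. With $a=0$, $x=0$ and $h$ antiperiodic (so that $h_\tau$ is antiperiodic), the same computation gives \eqref{eq:red2} for $\lambda_n$.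

All these quantities are finite (in case B use a subspace that contains the constants). Let $(p_i,q_i)\to(p,q)$. Using \eqref{eq:red2} with $(p_i,q_i)$ on the left and then on the right gives $\limsup d_m(k;p_i,q_i)\le d_m(k;p,q)+\eta_\tau$ and $d_m(k;p,q)\le\liminf d_m(k;p_i,q_i)+\eta_\tau$. Let $\tau\to0$. The argument for $\lambda_n$ is identical.
\end{proof}

The range $1\le q\le p\le\infty$ is the closure of the range $1<q<p<\infty$, so by Lemmas~\ref{lem:red1} and~\ref{lem:red2} it suffices to prove part (1) for smoothed kernels and $1<q<p<\infty$.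

\medskip\noindent\textbf{Standing assumption for Sections~\ref{sec:upper}--\ref{sec:lower}:} $k$ is a smoothed kernel, $1<q<p<\infty$, and $\lambda_n=\lambda_n(k;p,q)$. We have $\lambda_n>0$, because $k*\sin(n\,\cdot)\not\equiv0$ by Lemma~\ref{lem:fourier}.

\medskip
Besides functions we convolve measures $u=C+\sum_jb_j\delta_{x_j}$ with $C\in L^1$ and point masses at the nodes $x_j$: $k*u=k*C+\sum_jb_jk(\cdot-x_j)$, $\langle u,f\rangle=\langle C,f\rangle+\sum_jb_jf(x_j)$ for continuous $f$, and in case B, $u\in H$ means $\langle u,1\rangle=0$. For $u\in H$ put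
\[
\mathbf Ku=\{k*u+a:\ a\in\mathcal C\},\qquad \mathbf K^Tu=\{k^T*u+a:\ a\in\mathcal C\}.
\]
These sets behave linearly: if $f\in\mathbf Ku$, $\tilde f\in\mathbf K\tilde u$ and $c\in\mathbb R$, then $f-c\tilde f\in\mathbf K(u-c\tilde u)$. The proof uses the kernel only through the following properties.

\begin{lemma}\label{lem:P}
The following hold, and (P1), (P2), (P4), (P5) hold also with $\mathbf K^T$, $k^T$ in place of $\mathbf K$, $k$.
\begin{itemize}
\item[(P1)] If $u\in L^1\cap H$ and $0\not\equiv f\in\mathbf Ku$, then $f$ is analytic and $S_c(f)\le Z(f)\le S_c(u)$.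
\item[(P2)] If $u=C+\sum_jb_j\delta_{x_j}\in H$ and $\sigma C\ge0$ a.e., then $S_c(v)\le2n$ for every $v\in\mathbf Ku$.
\item[(P3)] If $h\in L^1\cap H$, $u=C+\sum_jb_j\delta_{x_j}\in H$, $f\in\mathbf Kh$ and $v\in\mathbf K^Tu$, then $\langle u,f\rangle=\langle v,h\rangle$.
\item[(P4)] If $h\in L^1\cap H$ and $0\in\mathbf Kh$, then $h=0$.
\item[(P5)] The map $g\mapsto k*g$ sends bounded subsets of $L^1$ to relatively compact subsets of $C(\mathbb T)$, and weakly convergent sequences in $L^p$ to uniformly convergent sequences.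
\end{itemize}
\end{lemma}

\begin{proof}
(P1) $f=w_\epsilon*(k_0*u+a)$ and $S_c(k_0*u+a)\le S_c(u)$ by the hypothesis on $k_0$; apply Lemma~\ref{lem:heat}.

(P2) We spread the point masses. For small $\tau>0$ let $N_\tau=\bigcup_j(x_j-\tau,x_j+\tau)$, and let $u_\tau=C$ off $N_\tau$ and $u_\tau=b_j'/(2\tau)$ on $(x_j-\tau,x_j+\tau)$, where $b_j'=b_j$ except that in case B we take $b_0'=b_0+\int_{N_\tau}C$. Then $u_\tau\in L^1\cap H$ and $b_j'\to b_j$. On the two arcs adjacent to $(x_j-\tau,x_j+\tau)$ the function $C$ has opposite weak signs, so this short arc can be joined to a neighbor on which $u_\tau$ has the same weak sign. This cuts $\mathbb T$ into $2n$ arcs of constant weak sign, and $S_c(u_\tau)\le2n$ by (Z1). If $v=k*u+a$, then $S_c(k*u_\tau+a)\le2n$ by (P1), and $k*u_\tau+a\to v$ uniformly because $k$ is uniformly continuous and $\int_{N_\tau}|C|\to0$. Use (Z2).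

(P3) $\langle C,k*h\rangle=\langle k^T*C,h\rangle$ and $(k*h)(x_j)=\langle k^T(\cdot-x_j),h\rangle$. The additive constants are $0$ in case K and are annihilated by $u$ and $h$ in case B.

(P4) We have $\hat k(m)=e^{-\epsilon m^2}\hat k_0(m)$. By Lemma~\ref{lem:fourier}, $\hat h(m)=0$ for $m\ne0$. Also $\hat h(0)=0$, in case K because $\hat k(0)\ne0$, in case B because $h\in H$. This is where nondegeneracy is used.

(P5) $\|k*g\|_\infty\le\|k\|_\infty\|g\|_1$ and $\|(k*g)'\|_\infty\le\|k'\|_\infty\|g\|_1$, so the Arzel\`a--Ascoli theorem applies. A weakly convergent sequence is bounded and its image converges pointwise, hence uniformly.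
\end{proof}

\section{The upper bound}\label{sec:upper}

The general form of \eqref{eq:modelineq} is the following.

\begin{proposition}\label{prop:interp}
If $g\in L^p\cap H$, $f\in\mathbf Kg$ and $f(x_j)=(-1)^j\beta$ for all $j$ and some $\beta\in\mathbb R$, then $\|f\|_q\le\lambda_n\|g\|_p$.
\end{proposition}

We first deduce the upper bound.

\begin{proposition}\label{prop:upper}
Let $X=\{\sum_jb_jk(\cdot-x_j):\sum_j(-1)^jb_j=0\}$ in case K and $X=\{b+\sum_jb_jk(\cdot-x_j):\sum_jb_j=\sum_j(-1)^jb_j=0\}$ in case B. Then $\dim X\le2n-1$ and $\operatorname{dist}_q(f,X)\le\lambda_n\|h\|_p$ for all $h\in L^p\cap H$, $f\in\mathbf Kh$. Hence $d_{2n-1}(k;p,q)\le\lambda_n$.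
\end{proposition}

\begin{proof}
The number of free parameters is $2n-1$ in case K and $1+(2n-2)$ in case B. Let $\varphi\perp X$, $\|\varphi\|_{q'}\le1$, and let $y\in\mathbb R^{2n}$ have coordinates $y_j=\langle\varphi,k(\cdot-x_j)\rangle=(k^T*\varphi)(x_j)$. In case K, $y$ is orthogonal to all $b$ with $\sum(-1)^jb_j=0$, so $y_j=(-1)^j\beta$. In case B, $\varphi\perp1$ and $y$ is orthogonal to all $b$ with $\sum b_j=\sum(-1)^jb_j=0$, so $y_j=a+(-1)^j\beta$. In both cases $\varphi\in H$ and some $v\in\mathbf K^T\varphi$ has $v(x_j)=(-1)^j\beta$. Proposition~\ref{prop:interp} for $k^T$ and the exponents $1<p'<q'<\infty$, together with Lemma~\ref{lem:duality}, gives $\|v\|_{p'}\le\lambda_n(k^T;q',p')=\lambda_n$. By (P3), $\langle\varphi,f\rangle=\langle v,h\rangle\le\lambda_n\|h\|_p$. Apply \eqref{eq:dist}.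
\end{proof}

\subsection{An additive functional and its dual form}

The ratio $\|f\|_q/\|g\|_p$ is not additive over pieces of the circle, so we replace it by
\[
J(g,f)=\frac1p\|g\|_p^p-\frac1q\|f\|_q^q .
\]
Since $p>q$, the function $t\mapsto t^p/p-\rho^qt^q/q$ on $[0,\infty)$ has its minimum at $t^{p-q}=\rho^q$, with value
\[
\mu(\rho)=-\Bigl(\frac1q-\frac1p\Bigr)\rho^{\,pq/(p-q)},
\]
which is strictly decreasing in $\rho\ge0$. Consequently
\begin{equation}\label{eq:Jray}
\min_{t\ge0}J(tg,tf)=\mu\bigl(\|f\|_q/\|g\|_p\bigr)\ \ (g\ne0),\qquad\text{and}\qquad J(g,f)\ge\mu(\rho)\ \text{ if }\ \|f\|_q\le\rho\|g\|_p .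
\end{equation}
So $J$ remembers the ratio. In the model case of Section~\ref{sec:model}, $J$ is a sum of $2n$ contributions of the arcs $I_j$, and copying the smallest contribution to all arcs produces an antiperiodic pair with smaller $J$. We want a substitute for this operation.

Fix $\beta$ such that
\[
\mathcal A_\beta=\{(g,f):\ g\in L^p\cap H,\ f\in\mathbf Kg,\ f(x_j)=(-1)^j\beta\text{ for all }j\}
\]
is nonempty. On $\mathcal A_\beta$ the component $f$ is determined by $g$: $f=k*g$ in case K and $f=k*g+\beta-(k*g)(x_0)$ in case B. Thus $g\mapsto f$ is affine, sends weakly convergent sequences to uniformly convergent ones by (P5), and $\|f\|_\infty\le2\|k\|_{p'}\|g\|_p+|\beta|$. The admissible $g$ form a weakly sequentially closed affine subspace of $L^p$. Because $p>q$, the last bound shows that $\mu_\beta:=\inf_{\mathcal A_\beta}J>-\infty$.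

Neither $g$ nor $f$ can be modified locally without leaving $\mathcal A_\beta$. A free variable appears when the concave term of $J$ is linearized by Young's inequality, $-\frac1q\|f\|_q^q=\min_F[\frac1{q'}\|F\|_{q'}^{q'}-\langle F,f\rangle]$. For fixed $F$ the remaining problem in $g$ is convex. So for $F\in L^{q'}$ define
\[
E(F)=\sup_{(g,f)\in\mathcal A_\beta}\Bigl[\langle F,f\rangle-\frac1p\|g\|_p^p\Bigr],\qquad J^*(F)=\frac1{q'}\|F\|_{q'}^{q'}-E(F).
\]

\begin{lemma}\label{lem:EL}
For each $F\in L^{q'}$ the supremum $E(F)$ is attained at exactly one pair $(g_F,f_F)\in\mathcal A_\beta$, and there are $b_0,\dots,b_{2n-1}$ such that $u_F=F+\sum_jb_j\delta_{x_j}$ lies in $H$ and $g_F^{\langle p-1\rangle}\in\mathbf K^Tu_F$. Moreover: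
\begin{itemize}
\item[(a)] $J^*(F)\ge J(g_F,f_F)$, with equality only if $F=f_F^{\langle q-1\rangle}$;
\item[(b)] $J^*(f^{\langle q-1\rangle})\le J(g,f)$ for $(g,f)\in\mathcal A_\beta$; hence $\inf_FJ^*(F)=\mu_\beta$;
\item[(c)] $J^*(SF)=J^*(F)$; if $SF=F$, then $g_F,f_F$ are antiperiodic and $f_F=k*g_F$.
\end{itemize}
\end{lemma}

\begin{proof}
The functional tends to $-\infty$ as $\|g\|_p\to\infty$, since $p>1$ and $\langle F,f\rangle$ grows at most linearly. A maximizing sequence is thus bounded and, $L^p$ being reflexive, has a weakly convergent subsequence; along it $\langle F,f\rangle$ converges and the norm is lower semicontinuous, so the limit is a maximizer. It is unique because $\|g\|_p^p$ is strictly convex and $\langle F,f\rangle$ is affine in $g$.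

On the vector space $V=\{(\eta,\zeta):\eta\in L^p\cap H,\ \zeta\in\mathbf K\eta\}$ consider the linear functional $\ell(\eta,\zeta)=\langle F,\zeta\rangle-\langle g_F^{\langle p-1\rangle},\eta\rangle$. If $\zeta(x_j)=0$ for all $j$, then $(g_F+t\eta,f_F+t\zeta)\in\mathcal A_\beta$ for all real $t$, and differentiation at $t=0$ gives $\ell(\eta,\zeta)=0$. A linear functional that vanishes on the common kernel of finitely many linear functionals is a linear combination of them. So there are $b_j$ with $\ell(\eta,\zeta)=-\sum_jb_j\zeta(x_j)$, that is,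
\[
\langle u_F,\zeta\rangle=\langle g_F^{\langle p-1\rangle},\eta\rangle\qquad\text{for all }(\eta,\zeta)\in V .
\]
In case B, $(0,1)\in V$ gives $u_F\in H$. Taking $\zeta=k*\eta$ and using (P3), we see that $k^T*u_F-g_F^{\langle p-1\rangle}\in L^{p'}$ is orthogonal to $L^p\cap H$; it is therefore $0$ in case K and constant in case B.

(a) $J^*(F)=\frac1{q'}\|F\|_{q'}^{q'}-\langle F,f_F\rangle+\frac1p\|g_F\|_p^p$; apply Young's inequality and its equality case.

(b) For $F=f^{\langle q-1\rangle}$ we have $\|F\|_{q'}^{q'}=\langle F,f\rangle=\|f\|_q^q$ and $E(F)\ge\|f\|_q^q-\frac1p\|g\|_p^p$, so $J^*(F)\le(\frac1{q'}-1)\|f\|_q^q+\frac1p\|g\|_p^p=J(g,f)$. With (a), $\inf J^*=\mu_\beta$.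

(c) If $f=k*g+a$, then $Sf=k*Sg-a$ and $(Sf)(x_j)=-f(x_{j+1})=(-1)^j\beta$. So $(g,f)\mapsto(Sg,Sf)$ is a bijection of $\mathcal A_\beta$; this is where the alternating form of the data is used. Since $\langle SF,Sf\rangle=\langle F,f\rangle$, we get $E(SF)=E(F)$ and $(g_{SF},f_{SF})=(Sg_F,Sf_F)$. If $SF=F$, both components are antiperiodic; then the constant $f_F-k*g_F$ is antiperiodic, hence $0$.
\end{proof}

\subsection{Monotonicity and supermodularity}

Order functions by the sign pattern $\sigma$: $F$ is below $F'$ if $\sigma F\le\sigma F'$ a.e. The lattice operations of this order are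
\[
F\vee F'=\sigma\max(\sigma F,\sigma F'),\qquad F\wedge F'=\sigma\min(\sigma F,\sigma F').
\]
The order is the natural one for two reasons. First, $\sigma(x+\pi/n)=-\sigma(x)$ gives $\sigma\cdot S\varphi=(\sigma\varphi)(\cdot+\pi/n)$, so $S$ commutes with $\vee$. Second, the difference of two admissible $f$ vanishes at the $2n$ nodes, and if it has no other zeros it is a multiple of $\sigma$ in sign. The variation-diminishing property enters the upper bound only through the next lemma.

\begin{lemma}\label{lem:mono}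
If $F,C\in L^{q'}$ and $\sigma C\ge0$, then $\sigma f_{F+C}\ge\sigma f_F$.
\end{lemma}

\begin{proof}
Let $h=g_{F+C}-g_F$ and $\psi=f_{F+C}-f_F\in\mathbf Kh$; then $\psi(x_j)=0$ for all $j$. If $h=0$, then $\psi=0$. Let $h\neq0$. By Lemma~\ref{lem:EL}, $\Delta=g_{F+C}^{\langle p-1\rangle}-g_F^{\langle p-1\rangle}$ lies in $\mathbf K^Tu$ with $u=u_{F+C}-u_F=C+\sum_jb_j\delta_{x_j}\in H$ for some $b_j$. By (P2), $S_c(\Delta)\le2n$. Since $h$ and $\Delta$ have the same sign pointwise, $S_c(h)\le2n$ and $\langle\Delta,h\rangle>0$. By (P3),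
\[
\langle C,\psi\rangle=\langle u,\psi\rangle=\langle\Delta,h\rangle>0 .
\]
So $\psi\not\equiv0$, and $Z(\psi)\le S_c(h)\le2n$ by (P1). The $2n$ nodes are therefore all the zeros of $\psi$, and they are simple. Hence $\sigma\psi\ge0$ everywhere or $\sigma\psi\le0$ everywhere, and $\langle\sigma C,\sigma\psi\rangle>0$ with $\sigma C\ge0$ excludes the second alternative.
\end{proof}

The function $f_F$ is a gradient of $E$, so monotonicity of $F\mapsto f_F$ integrates to an inequality for $E$.

\begin{lemma}\label{lem:super}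
For all $F,F'\in L^{q'}$,
\begin{equation}\label{eq:submod}
J^*(F\vee F')+J^*(F\wedge F')\le J^*(F)+J^*(F').
\end{equation}
\end{lemma}

\begin{proof}
At almost every point the pair of values of $F\vee F'$, $F\wedge F'$ is a permutation of the pair of values of $F,F'$. So the terms $\frac1{q'}\|\cdot\|_{q'}^{q'}$ on the two sides agree, and we must show that $E$ is supermodular: $E(F\vee F')+E(F\wedge F')\ge E(F)+E(F')$.

Let $F_1,D\in L^{q'}$ and $e(t)=E(F_1+tD)$. As a finite supremum of affine functions, $e$ is a finite convex function on $\mathbb R$. Testing the supremum that defines $e(t')$ with the maximizer for $F_1+tD$ gives $e(t')\ge e(t)+(t'-t)\langle D,f_{F_1+tD}\rangle$, so $\langle D,f_{F_1+tD}\rangle$ is a subgradient of $e$ at $t$. A finite convex function is locally Lipschitz, equals the integral of its derivative, and its subgradient is the derivative wherever the latter exists. Hence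
\begin{equation}\label{eq:integral}
E(F_1+D)-E(F_1)=\int_0^1\langle D,f_{F_1+tD}\rangle\,dt .
\end{equation}
Put $F_0=F\wedge F'$, $C=F-F_0$, $D=F'-F_0$. Then $\sigma C\ge0$, $\sigma D\ge0$ and $F\vee F'=F_0+C+D$. By Lemma~\ref{lem:mono}, $\langle D,f_{F_0+C+tD}-f_{F_0+tD}\rangle=\langle\sigma D,\sigma(f_{F_0+C+tD}-f_{F_0+tD})\rangle\ge0$ for every $t$. Integrating over $[0,1]$ and using \eqref{eq:integral} with $F_1=F_0+C$ and $F_1=F_0$, we obtain $E(F\vee F')-E(F)\ge E(F')-E(F\wedge F')$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:interp}]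
We first show
\begin{equation}\label{eq:Jbound}
J\ge\mu(\lambda_n)\quad\text{on every nonempty }\mathcal A_\beta .
\end{equation}
The point is that \eqref{eq:submod} makes the set of near-minimizers of $J^*$ almost closed under $\vee$, and the join of an $S$-orbit is $S$-invariant. Let $\eta>0$ and $J^*(F)\le\mu_\beta+\eta$. Put $U_0=F$ and $U_i=U_{i-1}\vee S^iF$. By \eqref{eq:submod}, Lemma~\ref{lem:EL}(c) and $J^*\ge\mu_\beta$,
\[
J^*(U_i)\le J^*(U_{i-1})+J^*(S^iF)-J^*(U_{i-1}\wedge S^iF)\le J^*(U_{i-1})+\eta .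
\]
So $U=U_{2n-1}=F\vee SF\vee\dots\vee S^{2n-1}F$ has $J^*(U)\le\mu_\beta+2n\eta$, and $SU=U$ because $S$ commutes with $\vee$ and $S^{2n}=\mathrm{id}$. By Lemma~\ref{lem:EL}(c), $g_U$ is antiperiodic and $f_U=k*g_U$, so $\|f_U\|_q\le\lambda_n\|g_U\|_p$. By Lemma~\ref{lem:EL}(a) and \eqref{eq:Jray}, $\mu_\beta+2n\eta\ge J(g_U,f_U)\ge\mu(\lambda_n)$. Letting $\eta\to0$ gives \eqref{eq:Jbound}.

Now let $(g,f)\in\mathcal A_\beta$. If $g=0$, then $f$ is a constant with $f(x_0)=-f(x_1)$, so $f=0$. If $g\ne0$, then $(tg,tf)\in\mathcal A_{t\beta}$ for $t\ge0$, and \eqref{eq:Jray} and \eqref{eq:Jbound} give $\mu(\|f\|_q/\|g\|_p)\ge\mu(\lambda_n)$. Since $\mu$ is strictly decreasing, $\|f\|_q/\|g\|_p\le\lambda_n$.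
\end{proof}

The hypothesis $q<p$ was used for $\mu_\beta>-\infty$ and for \eqref{eq:Jray}; for $q>p$, $J$ is unbounded below along rays.

\section{A comparison theorem for the Euler--Lagrange system}\label{sec:comparison}

In case K, a critical point of the ratio $\rho=\|k*g\|_q/\|g\|_p$ with $\|g\|_p=1$ satisfies $\rho^q g^{\langle p-1\rangle}=k^T*(k*g)^{\langle q-1\rangle}$. The two sides have different degrees of homogeneity because $p\ne q$, so multiplying $g$ by a suitable constant removes the factor $\rho^q$. This leads to the following notion.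

\begin{definition}
A \emph{solution} is a pair $(g,f)$ with $0\neq g\in L^p\cap H$ and $f\in\mathbf Kg$ such that $F:=f^{\langle q-1\rangle}\in H$ and $\Gamma:=g^{\langle p-1\rangle}\in\mathbf K^TF$.
\end{definition}

Let $(g,f)$ be a solution. By (P4), $f\not\equiv0$. By (P1), applied to $f\in\mathbf Kg$ and to $\Gamma\in\mathbf K^TF$,
\begin{equation}\label{eq:chain0}
Z(f)\le S_c(g)=S_c(\Gamma)\le S_c(F)=S_c(f)\le Z(f),
\end{equation}
so all these numbers are equal. By (P3), $\langle\Gamma,g\rangle=\langle F,f\rangle$, that is,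
\begin{equation}\label{eq:norms}
\|g\|_p^p=\|f\|_q^q,\qquad\text{hence}\qquad \|f\|_q/\|g\|_p=\|f\|_q^{1-q/p}.
\end{equation}
Comparing ratios of solutions thus means comparing the norms $\|f\|_q$. Translates and negatives of solutions are solutions. The goal of this section is Proposition~\ref{prop:comparison}: among solutions with at most $2n$ zeros, the antiperiodic extremal one has the smallest norm. The tool is the chain \eqref{eq:chain0} applied to differences.

\begin{lemma}\label{lem:diff}
Let $(g,f)\ne(\tilde g,\tilde f)$ be solutions and $\theta=\frac{p-1}{q-1}>1$. For every $c>0$, $f-c\tilde f\not\equiv0$ and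
\begin{equation}\label{eq:chain}
S_c(f-c\tilde f)\le Z(f-c\tilde f)\le S_c(f-c^\theta\tilde f).
\end{equation}
Consequently, \emph{(a)} $Z(f-c\tilde f)\le Z(f)$ for $0<c<1$, and \emph{(b)} all zeros of $f-\tilde f$ are simple.
\end{lemma}

\begin{proof}
Suppose $f=c\tilde f$. Then $0\in\mathbf K(g-c\tilde g)$, so $g=c\tilde g$ by (P4), and $\Gamma=c^{p-1}\tilde\Gamma$, $F=c^{q-1}\tilde F$. The function $\Gamma$ lies in $\mathbf K^T(c^{q-1}\tilde F)$ and in $\mathbf K^T(c^{p-1}\tilde F)$, so $0\in\mathbf K^T((c^{q-1}-c^{p-1})\tilde F)$. Since $\tilde F\neq0$, (P4) gives $c^{q-1}=c^{p-1}$, so $c=1$ and the solutions coincide, a contradiction.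

Suppose $g=c\tilde g$. Then $\Gamma=c^{p-1}\tilde\Gamma$, so $0\in\mathbf K^T(F-c^{p-1}\tilde F)$ and $F=c^{p-1}\tilde F$ by (P4). This means $f=c^\theta\tilde f$, which was just excluded.

Thus $f-c\tilde f\in\mathbf K(g-c\tilde g)$ and $\Gamma-c^{p-1}\tilde\Gamma\in\mathbf K^T(F-c^{p-1}\tilde F)$ are not identically zero. Since $\Gamma-c^{p-1}\tilde\Gamma=g^{\langle p-1\rangle}-(c\tilde g)^{\langle p-1\rangle}$ and $F-c^{p-1}\tilde F=f^{\langle q-1\rangle}-(c^\theta\tilde f)^{\langle q-1\rangle}$, these functions have the signs of $g-c\tilde g$ and $f-c^\theta\tilde f$. By (P1),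
\[
Z(f-c\tilde f)\le S_c(g-c\tilde g)=S_c(\Gamma-c^{p-1}\tilde\Gamma)\le S_c(F-c^{p-1}\tilde F)=S_c(f-c^\theta\tilde f).
\]
(a) Iterating \eqref{eq:chain} gives $Z(f-c\tilde f)\le Z(f-c^{\theta^i}\tilde f)$ for all $i$. As $\theta>1$ and $c<1$, $c^{\theta^i}\to0$, and (Z4) bounds the right side by $Z(f)$ for large $i$. (b) For $c=1$, \eqref{eq:chain} gives $Z(f-\tilde f)=S_c(f-\tilde f)$; use (Z3).
\end{proof}

Next we need the analogue of the triangular wave. An extremal function for $\lambda_n$ exists by compactness, but it could a priori have $6n$ or more sign changes; the lattice inequality \eqref{eq:submod} produces one with exactly $2n$.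

\begin{lemma}\label{lem:extremal}
There is a solution $(g_1,f_1)$ with $g_1,f_1$ antiperiodic, $f_1=k*g_1$, $g_1^{\langle p-1\rangle}=k^T*f_1^{\langle q-1\rangle}$, $Z(f_1)=2n$, and
\[
\|f_1\|_q^q=\|g_1\|_p^p=\lambda_n^{pq/(p-q)},\qquad \|f_1\|_q=\lambda_n\|g_1\|_p .
\]
Moreover, there is $b$ such that $f_1$ increases strictly on $[b,b+\pi/n]$ from $-M$ to $M$, where $M=\|f_1\|_\infty$, and $f_1'(b+x_j)=0$, $f_1(b+x_j)=(-1)^{j+1}M$ for all $j$.
\end{lemma}

\begin{proof}
Let $\mu_*=\mu(\lambda_n)<0$. By \eqref{eq:Jray} and the definition of $\lambda_n$, $\mu_*$ is the infimum of $J(g,k*g)$ over antiperiodic $g\in L^p$. It is attained at some $g_0$: since $p>q$, minimizing sequences are bounded, and along a weakly convergent subsequence $\|k*g\|_q$ converges by (P5) while $\|g\|_p$ is lower semicontinuous. The continuous antiperiodic function $f_0=k*g_0$ has a zero; after a translation $f_0(0)=0$, so $f_0(x_j)=0$ for all $j$ and $(g_0,f_0)\in\mathcal A_0$. We use the objects of Section~\ref{sec:upper} with $\beta=0$.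 By \eqref{eq:Jbound}, $\inf_{\mathcal A_0}J=\mu_*$, and by Lemma~\ref{lem:EL}(b), $F_0=f_0^{\langle q-1\rangle}$ satisfies $J^*(F_0)=\mu_*=\min J^*$.

Since $\mathcal A_0=-\mathcal A_0$, $J^*$ is even. Let $F_1=\sigma|F_0|$. Then $F_0\vee(-F_0)=F_1$ and $F_0\wedge(-F_0)=-F_1$, so \eqref{eq:submod} gives $2J^*(F_1)\le2J^*(F_0)$, and $J^*(F_1)=\mu_*$. As $|F_0|$ has period $\pi/n$, $SF_1=F_1$. Let $(g_1,f_1)=(g_{F_1},f_{F_1})$. By Lemma~\ref{lem:EL}(c) the pair is antiperiodic and $f_1=k*g_1$, and by (a), $\mu_*=J^*(F_1)\ge J(g_1,f_1)\ge\mu_*$. The equality case of (a) gives $F_1=f_1^{\langle q-1\rangle}$, so $\sigma f_1\ge0$. Also $f_1\not\equiv0$ and $g_1\neq0$, because $J(g_1,f_1)<0$.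

Since $g_1$ minimizes $J(g,k*g)$ among antiperiodic $g$, differentiation gives $\langle g_1^{\langle p-1\rangle},\eta\rangle-\langle F_1,k*\eta\rangle=0$, that is, $\langle W,\eta\rangle=0$ for all antiperiodic $\eta\in L^p$, where $W=g_1^{\langle p-1\rangle}-k^T*F_1\in L^{p'}$. The function $W$ is antiperiodic, and $\eta=W^{\langle p'-1\rangle}$ yields $\|W\|_{p'}=0$. Antiperiodic functions lie in $H$, so $(g_1,f_1)$ is a solution. By \eqref{eq:norms}, $\mu_*=J(g_1,f_1)=-(\frac1q-\frac1p)\|f_1\|_q^q$, which gives $\|f_1\|_q^q=\lambda_n^{pq/(p-q)}$ and $\|f_1\|_q/\|g_1\|_p=\|f_1\|_q^{(p-q)/p}=\lambda_n$. From $\sigma f_1\ge0$ and (Z1), $S_c(f_1)\le2n$; by (Z5) and \eqref{eq:chain0}, $Z(f_1)=S_c(f_1)=2n$.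

For the shape of $f_1$ we compare it with its own translates $f_1^\alpha=f_1(\cdot-\alpha)$. A nonconstant continuous function does not have arbitrarily small periods, so $f_1^\alpha\ne f_1$ for small $\alpha\neq0$. By Lemma~\ref{lem:diff}(a), $S_c(f_1-cf_1^\alpha)\le2n$ for $0<c<1$. By (Z2), first with $c\uparrow1$ and then for $(f_1-f_1^\alpha)/\alpha\to f_1'$, we get $S_c(f_1')\le2n$. The function $f_1'\not\equiv0$ is analytic and antiperiodic, so by (Z5) $\operatorname{sgn}f_1'=\sigma(\cdot-b)$ a.e.\ for some $b$. Hence $f_1'$ vanishes at the points $b+x_j$, and $f_1$ increases strictly on $[b,b+\pi/n]$ from $f_1(b)$ to $-f_1(b)$. By antiperiodicity, $-f_1(b)=\|f_1\|_\infty$ and $f_1(b+x_j)=(-1)^{j+1}M$.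
\end{proof}

\begin{proposition}\label{prop:comparison}
If $(g,f)$ is a solution with $Z(f)\le2n$, then $\|f\|_q\ge\|f_1\|_q$, and hence $\|f\|_q/\|g\|_p\ge\lambda_n$.
\end{proposition}

\begin{proof}
The second claim follows from the first by \eqref{eq:norms}. We may assume $f\ne f_1^\alpha$ for all $\alpha$. Since $-f_1^\alpha=f_1^{\alpha+\pi/n}$, also $-f\neq f_1^\alpha$ for all $\alpha$, so Lemma~\ref{lem:diff} applies to $\pm f$ and every translate of $f_1$. We show that $f$ is taller than $f_1$ and that it crosses the band $(-M,M)$ more steeply than $f_1$. Let $c^*=\|f\|_\infty/M>0$. Choose $x^*$ with $|f(x^*)|=\|f\|_\infty$ and $\alpha^*$ such that $f_1^{\alpha^*}$ has an extremum at $x^*$ of the same sign as $f(x^*)$. Then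
\begin{equation}\label{eq:tangent}
f-c^*f_1^{\alpha^*}\ \text{ and its derivative vanish at }x^* .
\end{equation}

\emph{Step 1: $c^*>1$.} If $c^*=1$, \eqref{eq:tangent} contradicts Lemma~\ref{lem:diff}(b). Suppose $c^*<1$. For $c_0\in(c^*,1)$ we have $|f|<c_0M$, so $f-c_0f_1^{\alpha^*}$ alternates at the $2n$ extremum points of $f_1^{\alpha^*}$ and $S_c(f-c_0f_1^{\alpha^*})\ge2n$. By \eqref{eq:chain}, $S_c(f-c_0^{\theta^i}f_1^{\alpha^*})\ge2n$ for all $i\ge0$. Taking $c_0=(c^*)^{1/\theta}\in(c^*,1)$ and $i=1$, and using Lemma~\ref{lem:diff}(a),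
\[
2n\le S_c(f-c^*f_1^{\alpha^*})\le Z(f-c^*f_1^{\alpha^*})\le Z(f)\le2n .
\]
By (Z3) all zeros of $f-c^*f_1^{\alpha^*}$ are simple, contrary to \eqref{eq:tangent}.

\emph{Step 2: $|\{|f|<t\}|\le|\{|f_1|<t\}|$ for $0<t\le M$.} Let $U$ be a component of the open set $\{|f|<M\}$. By Step 1 the open set $\{|f|>M\}$ is nonempty, so $U=(u,v)$ with $0<v-u<2\pi$ and $|f(u)|=|f(v)|=M$. Replacing $(g,f)$ by $(-g,-f)$ if necessary, let $f(u)=-M$. For $x\in[u,v]$ let $y(x)\in[b,b+\pi/n]$ be defined by $f_1(y(x))=f(x)$; the function $y$ is continuous and $y(u)=b$. For $\alpha=x-y(x)$, the point $x$ is a zero of $f-f_1^\alpha$, and it is simple by Lemma~\ref{lem:diff}(b). So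
\[
f'(x)\ne f_1'(y(x))\qquad\text{for all }x\in[u,v].
\]
At $x=u$ we have $f_1'(b)=0$, and $f'(u)\ge0$ because $f>-M$ to the right of $u$; hence $f'(u)>f_1'(y(u))$. By continuity $f'(x)>f_1'(y(x))\ge0$ on $[u,v]$. Thus $f$ increases strictly from $-M$ to $f(v)=M$, and the function $x(y)$ defined by $f(x(y))=f_1(y)$ is continuously differentiable on $[b,b+\pi/n]$ with $0\le x'(y)=f_1'(y)/f'(x(y))<1$. Let $y_\pm\in[b,b+\pi/n]$ satisfy $f_1(y_\pm)=\pm t$. Then
\[
|\{x\in U:|f(x)|<t\}|=x(y_+)-x(y_-)\le y_+-y_-=\frac1{2n}|\{|f_1|<t\}|,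
\]
the last equality because $|f_1|$ has period $\pi/n$. Each component $U$ contains a zero of $f$, so there are at most $Z(f)\le2n$ components. Summation gives the claim.

\emph{Step 3.} Passing to complements, $|\{|f|\ge t\}|\ge|\{|f_1|\ge t\}|$ for $0<t\le M$, and
\[
\|f\|_q^q\ge\int_0^Mqt^{q-1}|\{|f|\ge t\}|\,dt\ge\int_0^Mqt^{q-1}|\{|f_1|\ge t\}|\,dt=\|f_1\|_q^q.\qedhere
\]
\end{proof}

The hypothesis $q<p$ enters here through $\theta>1$: each pass through the system replaces $c<1$ by the smaller number $c^\theta$, which carries the upper bound $Z(f)$ from $c$ near $0$ to all $c\in(0,1)$ and the lower bound $2n$ from $c$ near $1$ down to $c^*$.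

\section{The lower bound}\label{sec:lower}

Lemma~\ref{lem:borsuk} asks for an odd continuous family over $\Sigma$, all of whose members have norm close to $\lambda_n$ or larger. Proposition~\ref{prop:comparison} gives such a bound only for solutions. We bridge the two by a map $\Phi$ that is odd and continuous, does not decrease the norm, does not increase the number of sign changes, and whose points of no gain are solutions up to scaling. It is a nonlinear power iteration: one maximizes $\langle F,f\rangle=\langle v,g\rangle$ alternately in $F$ and in $g$.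

Let $\Omega=\{g\in L^p\cap H:\|g\|_p=1\}$. For $g\in\Omega$ define, with the constants $a_s$ of Section~\ref{sec:borsuk} present in case B only,
\[
f[g]=k*g+a_{q-1}(k*g),\qquad F[g]=f[g]^{\langle q-1\rangle},\qquad v[g]=k^T*F[g]+a_{p'-1}(k^T*F[g]),
\]
and $r(g)=\|f[g]\|_q$. The constants are chosen so that $F[g]\in H$ and $v[g]^{\langle p'-1\rangle}\in H$; thus $f[g]\in\mathbf Kg$ and $v[g]\in\mathbf K^TF[g]$. By (P4), $r(g)>0$, and by (P3),
\begin{equation}\label{eq:vg}
\langle v[g],g\rangle=\langle F[g],f[g]\rangle=r(g)^q>0,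
\end{equation}
so $v[g]\not\equiv0$. Put
\[
\Phi(g)=v[g]^{\langle p'-1\rangle}\big/\|v[g]\|_{p'}^{\,p'-1}\in\Omega\cap C(\mathbb T).
\]
The maps $g\mapsto f[g]$ and $\Phi$ are odd, and they are continuous from $\Omega$ to $C(\mathbb T)$, since $g\mapsto k*g$ is continuous from $L^p$ to $C(\mathbb T)$, and $a_s$ and $\varphi\mapsto\varphi^{\langle s\rangle}$ are continuous on $C(\mathbb T)$. Let $F=F[g]$, $v=v[g]$, $\hat g=\Phi(g)$. By H\"older's inequality, (P3), the identity $\langle v,\hat g\rangle=\|v\|_{p'}$, \eqref{eq:vg} and $\|F\|_{q'}=r(g)^{q-1}$,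
\begin{equation}\label{eq:gain}
r(\hat g)\|F\|_{q'}\ge\langle F,f[\hat g]\rangle=\langle v,\hat g\rangle=\|v\|_{p'}\ge\langle v,g\rangle=r(g)\|F\|_{q'} .
\end{equation}
So $r(\Phi(g))\ge r(g)$. By (P1) used twice,
\begin{equation}\label{eq:signsdown}
S_c(\Phi(g))=S_c(v)\le S_c(F)=S_c(f[g])\le S_c(g).
\end{equation}

Let $\Sigma=\Sigma_K$ in case K and $\Sigma=\Sigma_B$ in case B, so that $(2\pi)^{-1/p}g_\xi\in\Omega$ for $\xi\in\Sigma$. Put
\[
\gamma_N(\xi)=\Phi^N\bigl((2\pi)^{-1/p}g_\xi\bigr),\qquad r_N(\xi)=r(\gamma_N(\xi)).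
\]
The functions $r_N$ are continuous on the compact set $\Sigma$ and nondecreasing in $N$. We do not need convergence of the iteration, only the following uniform bound.

\begin{lemma}\label{lem:dini}
For every $\eta\in(0,\lambda_n)$ there is $N$ with $\min_\Sigma r_N\ge\lambda_n-\eta$.
\end{lemma}

\begin{proof}
Otherwise the compact sets $\{r_N\le\lambda_n-\eta\}$, which decrease with $N$, are all nonempty and have a common point $\xi$. Write $\gamma_N=\gamma_N(\xi)$, $F_N=F[\gamma_N]$, $v_N=v[\gamma_N]$. Then $r(\gamma_N)$ increases to a limit $\rho$ with $0<r(\gamma_0)\le\rho\le\lambda_n-\eta$.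

The sequence $(\gamma_N)_{N\ge1}$ is relatively compact in $C(\mathbb T)$. Indeed, $\|\gamma_N\|_p=1$ and $|a_s(\varphi)|\le\|\varphi\|_\infty$ show that the $F_N$ are uniformly bounded. By (P5), $(k^T*F_N)$ is relatively compact in $C(\mathbb T)$, and so is $(v_N)$, which differs from it by bounded constants. By \eqref{eq:vg}, $\|v_N\|_{p'}\ge r(\gamma_0)^q>0$, so the normalization in $\gamma_{N+1}=\Phi(\gamma_N)$ stays bounded.

Let $\gamma_{N_i}\to g$ uniformly. Then $g\in\Omega$, $r(g)=\rho$, and $r(\Phi(g))=\lim r(\gamma_{N_i+1})=\rho$. So equality holds throughout \eqref{eq:gain} for $g$. With $F=F[g]$ and $v=v[g]$ we get $\|v\|_{p'}=\langle v,g\rangle=\rho^q$, and the equality case of H\"older's inequality gives $v=\rho^qg^{\langle p-1\rangle}$. Let $s>0$ satisfy $s^{p-q}=\rho^q$. Then $(sg,sf[g])$ is a solution, because $(sf[g])^{\langle q-1\rangle}=s^{q-1}F\in H$ and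
\[
(sg)^{\langle p-1\rangle}=s^{p-1}\rho^{-q}v=s^{q-1}v\in\mathbf K^T(s^{q-1}F).
\]
By (P1), (Z2), \eqref{eq:signsdown} and \eqref{eq:stepsigns}, $Z(f[g])\le S_c(g)\le\liminf S_c(\gamma_{N_i})\le S_c(g_\xi)\le2n$. Proposition~\ref{prop:comparison} gives $\rho=\|f[g]\|_q/\|g\|_p\ge\lambda_n$, a contradiction.
\end{proof}

\begin{proposition}\label{prop:lower}
$d_{2n}(k;p,q)\ge\lambda_n$.
\end{proposition}

\begin{proof}
Given $\eta\in(0,\lambda_n)$, take $N$ from Lemma~\ref{lem:dini} and $f_\xi=f[\gamma_N(\xi)]$. The map $\xi\mapsto f_\xi$ is odd and continuous into $C(\mathbb T)$, each $f_\xi\not\equiv0$ belongs to the class, and in case B the class contains the constants and $f_\xi^{\langle q-1\rangle}\perp1$. Lemma~\ref{lem:borsuk} gives $d_{2n}\ge\min_\Sigma r_N\ge\lambda_n-\eta$.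
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:end}

\begin{proof}[Part (1)]
For smoothed kernels and $1<q<p<\infty$, Propositions~\ref{prop:upper} and~\ref{prop:lower} give $\lambda_n\le d_{2n}\le d_{2n-1}\le\lambda_n$. By Lemma~\ref{lem:red2} the equalities extend to $1\le q\le p\le\infty$ for smoothed kernels, and by Lemma~\ref{lem:red1} to all NCVD kernels $k$ and all $G$ with Property B.
\end{proof}

\begin{proof}[Part (2)]
Let $k$ be a smoothed kernel of either case. Fix $1<q<\infty$ and let $p\to\infty$ along a sequence. The idea is that the exponent $1/(p-1)$ in the Euler--Lagrange equation tends to $0$, so that the extremal function tends to a sign function. Let $(g_1,f_1)$ be the pair of Lemma~\ref{lem:extremal} for the exponents $(p,q)$, and put $s=\|g_1\|_p$, $g_p=g_1/s$, $f_p=k*g_p$, $v_p=k^T*f_p^{\langle q-1\rangle}$, $\lambda_{(p)}=\lambda_n(k;p,q)$. Then $\|f_p\|_q=\lambda_{(p)}$. The equation $g_1^{\langle p-1\rangle}=k^T*f_1^{\langle q-1\rangle}$ reads $s^{p-1}g_p^{\langle p-1\rangle}=s^{q-1}v_p$,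 and $s^p=\lambda_{(p)}^{pq/(p-q)}$ gives $s^{p-q}=\lambda_{(p)}^q$. Hence
\begin{equation}\label{eq:gp}
g_p=\bigl(v_p/\lambda_{(p)}^q\bigr)^{\langle1/(p-1)\rangle},
\end{equation}
and $S_c(v_p)=S_c(g_1)=2n$ by \eqref{eq:chain0}. By Lemma~\ref{lem:red2}, $\lambda_{(p)}\to\lambda_{(\infty)}:=\lambda_n(k;\infty,q)>0$. Since $\|g_p\|_1\le2\pi$, (P5) gives a subsequence along which $f_p\to f$ uniformly; $f$ is antiperiodic and $\|f\|_q=\lambda_{(\infty)}$. Then $v_p\to v=k^T*f^{\langle q-1\rangle}$ uniformly. The function $v$ is analytic and antiperiodic, $v\not\equiv0$ by (P4), and $S_c(v)\le2n$ by (Z2). By (Z5), $\operatorname{sgn}v=\sigma(\cdot-\alpha)$ a.e.\ for some $\alpha$. In \eqref{eq:gp} the functions $v_p/\lambda_{(p)}^q$ are uniformly bounded and converge to $v/\lambda_{(\infty)}^q$, so the $g_p$ are uniformly bounded for $p\ge2$ and converge to $\operatorname{sgn}v$ wherever $v\ne0$. By dominated convergence $f=k*\sigma(\cdot-\alpha)$, and therefore $\lambda_n(k;\infty,q)=\|k*\sigma\|_q$. Both sides are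 continuous in $1/q\in[0,1]$ (Lemma~\ref{lem:red2}; $k*\sigma$ is bounded), so the formula holds for $q=1$ and $q=\infty$ too.

Apply this to the smoothed kernel $k^T$ with $p'$ in place of $q$. By Lemma~\ref{lem:duality}, $\lambda_n(k;p,1)=\lambda_n(k^T;\infty,p')=\|k^T*\sigma\|_{p'}$ for all $p\in[1,\infty]$, and $k^T*\sigma=R(k*R\sigma)=-R(k*\sigma)$ has the same norms as $k*\sigma$.

Finally let $k_0$ be NCVD or have Property B, and $k_\epsilon=w_\epsilon*k_0$. The exponent pairs $(\infty,q)$ and $(p,1)$ are covered by Lemma~\ref{lem:red1}, so the left sides converge as $\epsilon\to0$. The right sides converge because $\|k_\epsilon*\sigma-k_0*\sigma\|_\infty\le\|k_\epsilon-k_0\|_1\to0$.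
\end{proof}

\begin{proof}[Part (3)]
Let $k$ be NCVD. The $2n$ translates $k(\cdot-x_j)$ are linearly independent, so $\dim X=2n-1$. Since $d_{2n-1}=d_{2n}=\lambda_n(k;p,q)$ by part (1), it suffices to prove
\begin{equation}\label{eq:opt}
\operatorname{dist}_q(k*h,X)\le\lambda_n(k;p,q)\|h\|_p\qquad(h\in L^p,\ 1\le q\le p\le\infty).
\end{equation}

Let first $1<q<p<\infty$ and $k_\epsilon=w_\epsilon*k$. Proposition~\ref{prop:upper} gives $y_\epsilon=\sum_jb_j^\epsilon k_\epsilon(\cdot-x_j)$ with $\sum_j(-1)^jb_j^\epsilon=0$ and $\|k_\epsilon*h-y_\epsilon\|_q\le\lambda_n(k_\epsilon;p,q)\|h\|_p$. By Lemma~\ref{lem:red1} the $y_\epsilon$ are bounded in $L^q$ as $\epsilon\to0$. The coefficient vectors $b^\epsilon$ are bounded as well: otherwise, dividing by $\max_j|b_j^\epsilon|\to\infty$ along a sequence and using $k_\epsilon\to k$ uniformly, we would obtain a nontrivial relation $\sum_j\bar b_jk(\cdot-x_j)=0$. Along a subsequence $b^\epsilon\to b$ with $\sum_j(-1)^jb_j=0$, and the limit of the inequality is \eqref{eq:opt}.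

Now let $1\le q\le p\le\infty$ and $h\in L^\infty$. Take $1<q_i<p_i<\infty$ with $(p_i,q_i)\to(p,q)$, and let $y_i\in X$ be a best approximation to $k*h$ in $L^{q_i}$. Then $\|y_i\|_1\le2\pi\|y_i\|_{q_i}\le4\pi\|k*h\|_{q_i}$ is bounded, and all norms on the finite-dimensional space $X\subset C(\mathbb T)$ are equivalent, so along a subsequence $y_i\to y\in X$ uniformly. For a bounded function $u$, $\|u\|_s$ is continuous in $1/s\in[0,1]$; hence $\|k*h-y_i\|_{q_i}\to\|k*h-y\|_q$ and $\|h\|_{p_i}\to\|h\|_p$. By Lemma~\ref{lem:red2}, $\lambda_n(k;p_i,q_i)\to\lambda_n(k;p,q)$. Passing to the limit in \eqref{eq:opt} for $(p_i,q_i)$ gives \eqref{eq:opt} for $(p,q)$ and $h\in L^\infty$. For $p<\infty$, both sides of \eqref{eq:opt} are continuous in $h\in L^p$ and $L^\infty$ is dense in $L^p$.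
\end{proof}
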